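# Chromatic numbers in decompositions of $K_v$: the failure of Plesník's inequalities

## 1. Decompositions, chromatic numbers, and set families with bounded pair multiplicity

All graphs are finite and simple, and $\ln$ is the natural logarithm.

**Definition (decomposition).** A decomposition of $K_v$ into $l$ factors is a family $G_1,\dots,G_l$ of spanning subgraphs of $K_v$, all on the same $v$ vertices, whose edge sets are pairwise disjoint and together form the edge set of $K_v$. Equivalently, each pair of vertices receives exactly one label from $\{1,\dots,l\}$, and $G_i$ is the set of pairs labeled $i$. A factor may have no edges.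

Example. Take $K_4$ on $\{a,b,w_1,w_2\}$. Let $G_1$ be the triangle $abw_1$, let $G_2$ be the path $a\,w_2\,b$, and let $G_3$ be the single edge $w_1w_2$. The $3+2+1=6$ edges of $K_4$ are each used once, so this is a decomposition into three factors.

**Definition (chromatic number).** $\chi(G)$ is the least number of colors in a proper coloring of $G$, that is, the least number of independent sets into which the vertex set can be partitioned.

Example. An edgeless graph on at least one vertex has $\chi=1$. In the decomposition of $K_4$ above the chromatic numbers are $3,2,2$. The edges of $K_5$ split into two $5$-cycles (sides and diagonals of a pentagon), and each has $\chi=3$.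

We shall bound chromatic numbers from below in one way only: if $V$ is a set of $N$ vertices of $G$ and no $R$ vertices of $V$ are independent in $G$, then each color class meets $V$ in at most $R-1$ vertices, so $\chi(G)\ge N/(R-1)$.

**Definition (pair multiplicity).** Let $X$ be a set and $(V_i)_{i\in I}$ a family of subsets of $X$. The multiplicity of a pair $e$ of distinct elements of $X$ is the number of indices $i$ with $e\subseteq V_i$. We say that the family has pair multiplicity at most $T$ if every pair has multiplicity at most $T$.

Example. Let $X$ be the set of the $27$ polynomials of degree at most $2$ over $\mathbb F_3$, and for $(a,b)\in\mathbb F_3^2$ put $V_{(a,b)}=\{f\in X: f(a)=b\}$. There are $9$ sets, each of size $9$, because the constant term is determined by the other two coefficients. Two polynomials $f\ne g$ lie together in as many of these sets as there are $a$ with $f(a)=g(a)$, that is, as $f-g$ has roots in $\mathbb F_3$: at most $2$. The pair $\{x^2,x\}$ has multiplicity exactly $2$, since it lies in $V_{(0,0)}$ and $V_{(1,1)}$.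

We use these textbook facts: a nonzero polynomial of degree at most $d$ over a field has at most $d$ roots; there is a field $\mathbb F_q$ with $q$ elements for each prime power $q$; the AM–GM and Cauchy–Schwarz inequalities; $\ln(1+x)\le x$ for $x>-1$; Bertrand's postulate (for each integer $m>1$ there is a prime $q$ with $m<q<2m$); and the union bound. Finally, $e^R\ge R^R/R!$ gives $R!\ge (R/e)^R$, so
$$\binom NR\le\frac{N^R}{R!}\le\Big(\frac{eN}{R}\Big)^R .$$

## 2. Plesník's inequalities and four theorems about them

How large can the chromatic numbers of the factors be, all at once? For two factors the answer is the Nordhaus–Gaddum theorem: $\chi(G)+\chi(\bar G)\le v+1$ and $\chi(G)\chi(\bar G)\le\lfloor((v+1)/2)^2\rfloor$ for every graph $G$ of order $v$. Plesník (1978) conjectured that for all positive integers $v$ and $l$ every decomposition satisfies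
$$\chi(G_1)+\chi(G_2)+\dots+\chi(G_l)\le v+\binom l2, \tag{1}$$
$$\chi(G_1)\,\chi(G_2)\cdots\chi(G_l)\le\left\lfloor\left(\frac{v+\binom l2}{l}\right)^l\right\rfloor . \tag{2}$$
The statement is also known to hold for $l=3$, which we take as given. The question is whether (1) and (2) hold for all $v$ and $l$. We say that (1) or (2) "fails for $(l,v)$" if some decomposition of $K_v$ into $l$ factors violates it.

Two remarks. The product is an integer, so (2) is violated exactly when $\prod\chi(G_i)>\big(\frac{v+\binom l2}{l}\big)^l$. And (1) implies (2), since by AM–GM the product is at most $\big(\frac1l\sum\chi(G_i)\big)^l$.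

The conjecture is false.

**Theorem 1.** (a) For $l=3^8=6561$ and $v=3^{16}$ there is a decomposition of $K_v$ with $\chi(G_i)\ge10028$ for every $i$, while $\frac1l\big(v+\binom l2\big)=9841$. Hence (1) and (2) both fail. (b) For every $l\ge6561$ there is $v_1(l)$ such that (1) and (2) both fail for every $v\ge v_1(l)$.

**Theorem 2.** If (1) fails for $(l,v)$, it fails for $(l,v+1)$ and for $(l+1,v+l)$. For fixed $l$, (1) holds for all $v$ if and only if (2) holds for all $v$. Consequently there is an integer $L_0$ with $4\le L_0\le6561$ (the lower bound uses the known cases $l\le3$) such that for $l<L_0$ both (1) and (2) hold for all $v$, and for $l\ge L_0$ inequality (1) fails exactly for $v\ge v_0(l)$, for some finite $v_0(l)$, and (2) fails for all large $v$.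

**Theorem 3.** For $l\ge4$, (1) and (2) hold whenever $v\le\frac{l(l-3)}{2(\sqrt l-1)}$, which is asymptotically $\frac12l^{3/2}$. For $l\ge1.21\cdot10^6$, both (1) and (2) fail for every $v\ge85\,l^{3/2}\ln l$.

**Theorem 4.** If $T\ge45$ is an integer and $l\ge30T^3$, then for $v=15T\lfloor e^{T/3}\rfloor$ some decomposition of $K_v$ into $l$ factors has $\sum\chi(G_i)\ge2v$. Consequently, for $l\ge2733750$ and every $v\ge e^{l^{1/3}/4}$, some decomposition satisfies
$$\sum_{i=1}^l\chi(G_i)\ \ge\ v+e^{\,l^{1/3}/10}.$$

In particular the term $\binom l2$ in (1) cannot be replaced by any polynomial in $l$, since $e^{l^{1/3}/10}$ exceeds any given polynomial for large $l$. The proofs below do not determine $L_0$ within $[4,6561]$, nor whether the factor $\ln l$ in Theorem 3 can be removed.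

## 3. Vertex deletion for two factors, and the decompositions that attain $v+\binom l2$

For $l=1$ the only factor is $K_v$, and $\chi(K_v)=v$; both inequalities are equalities. The two pentagons in $K_5$ give sum $6=5+1$ and product $9=\lfloor(6/2)^2\rfloor$, again equalities. The decomposition of $K_4$ in Section 1 gives sum $7=4+\binom32$ and product $12=\lfloor(7/3)^3\rfloor$, since $(7/3)^3=343/27\approx12.7$.

For $l=2$, (1) is proved by induction on $v$; for $v=1$ the sum is $2=v+1$. Delete a vertex $x$. Each $\chi(G_i)$ is at most $\chi(G_i-x)+1$, and if it equals $\chi(G_i-x)+1$ then $\deg_{G_i}(x)\ge\chi(G_i-x)$, as otherwise a color would be free at $x$. If at most one of the two factors rises when $x$ is put back, the sum is at most $\big((v-1)+1\big)+1=v+1$. If both rise, then $\chi(G_1-x)+\chi(G_2-x)\le\deg_{G_1}(x)+\deg_{G_2}(x)=v-1$, so the sum is at most $v+1$.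

Try the same for $l\ge3$, and let $k$ be the number of factors that rise. If $k\le1$, the induction hypothesis suffices. If $k=l$, the degrees give $\sum\chi(G_i)\le(v-1)+l\le v+\binom l2$. If $2\le k\le l-1$, the argument stops: the degrees bound only the $k$ factors that rise, and say nothing about the other $l-k$. The induction hypothesis then gives only $(v-1)+\binom l2+k$, which is too large by $k-1\ge1$.

Where does the number $\binom l2$ come from? The next lemma produces it, and will also carry violations of (1) to larger parameters.

**Lemma 5.** (i) Given a decomposition of $K_v$ into $l$ factors with chromatic numbers $c_1,\dots,c_l$, and integers $t_i\ge0$ with $\sum t_i=t$, there is a decomposition of $K_{v+t}$ into $l$ factors with chromatic numbers $c_i+t_i$.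
(ii) If $K_v$ has a decomposition into $l$ factors with $\sum\chi(G_i)=v+x$, then $K_{v+l}$ has a decomposition into $l+1$ factors whose chromatic numbers sum to $(v+l)+x+l$.

**Proof.** (i) Add vertices one at a time. Join a new vertex to all earlier vertices by edges of one chosen factor $G_j$. The new vertex needs a color of its own in $G_j$, so $\chi(G_j)$ rises by exactly $1$; in every other factor the new vertex is isolated and the chromatic number does not change. Choose $G_i$ exactly $t_i$ times.

(ii) Add vertices $w_1,\dots,w_l$. Join $w_i$ to all $v$ old vertices by edges of $G_i$, and let $G_{l+1}$ be the complete graph on $\{w_1,\dots,w_l\}$ together with the $v$ old vertices, isolated. Every new edge is used once. For $i\le l$, the vertex $w_i$ is joined in $G_i$ to all old vertices, and the other $w_j$ are isolated in $G_i$, so $\chi(G_i)$ rises by exactly $1$. Also $\chi(G_{l+1})=l$. The sum grows by $2l$ and the order by $l$. $\square$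

Start from $K_1$ with one factor (excess $x=0$) and apply (ii) repeatedly: the excess $\sum\chi-v$ becomes $1,\ 1+2,\ 1+2+3,\dots$, so with $l$ factors it is $\binom l2$, at order $1+\binom l2$. The first two steps give $K_2$ with chromatic numbers $2,1$ and then the decomposition of $K_4$ from Section 1. By (i), equality in (1) persists for all larger $v$. So the right side of (1) is attained for every $l$; the question is whether it can be exceeded.

## 4. Counting edges: (1) and (2) hold up to about $\frac12l^{3/2}$

**Proof of Theorem 3, positive part.** Let $l\ge 4$.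

**Step 1: bound the sum by the number of edges.** A graph with chromatic number $c$ has at least $\binom c2$ edges, because in an optimal coloring every two classes are joined by an edge (otherwise merge them). Write $\chi_i=\chi(G_i)$ and $S=\sum\chi_i$. Summing over the factors gives $\sum\chi_i(\chi_i-1)\le v(v-1)$. By Cauchy–Schwarz $\sum\chi_i^2\ge S^2/l$, so
$$S(S-l)\le l\,v(v-1)<l\,v^2. \tag{3}$$

**Step 2: compare with a violation of (1).** Suppose $S>v+\binom l2$. Then
$$S\ge S-l>v+\binom l2-l=v+\frac{l(l-3)}2>0 ,$$
so by (3) $\big(v+\frac{l(l-3)}2\big)^2<l\,v^2$. Taking roots, $\frac{l(l-3)}2<(\sqrt l-1)v$, that is, $v>\frac{l(l-3)}{2(\sqrt l-1)}$. Hence (1), and with it (2), holds when $v\le\frac{l(l-3)}{2(\sqrt l-1)}$. $\square$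

The count cannot prove (1) in general. Fix $l\ge2$. The number $S=v+\binom l2+1$ satisfies $S(S-l)\le l\,v(v-1)$ for all sufficiently large $v$, since the left side is a quadratic in $v$ with leading coefficient $1$ and the right side has leading coefficient $l$. So for large $v$ the edge count leaves room for a violation.

## 5. Clique numbers always satisfy (1)

To violate (1), the first idea is to make each factor contain a large clique. This can never work. Write $\omega(G)$ for the clique number.

**Observation.** Every decomposition of $K_v$ into $l$ factors satisfies $\sum\omega(G_i)\le v+\binom l2$.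

Indeed, let $V_i$ be the vertex set of a largest clique of $G_i$. For $i\ne j$ we have $|V_i\cap V_j|\le1$, since a pair contained in both would be an edge of both factors. A vertex that lies in $k\ge1$ of the $V_i$ contributes $k-\binom k2\le1$ to $\sum|V_i|-\sum_{i<j}|V_i\cap V_j|$. So this difference is at most $v$, and $\sum|V_i|\le v+\binom l2$. $\square$

So cliques give up exactly at $\binom l2$, and the obstruction is visible: a pair can be an edge of only one factor, so the sets $V_i$ must have pair multiplicity at most $1$. A violation needs factors with $\chi(G_i)>\omega(G_i)$.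

This suggests what to change. Let the $V_i$ overlap, with pair multiplicity at most a small constant $T$, and divide each pair at random among the sets that contain it. Then $G_i$ restricted to $V_i$ contains each edge with probability at least $1/T$. It need not have a large clique, but large independent sets are unlikely: they should have size only about $2T\ln N$, where $N=|V_i|$. So $\chi(G_i)$ should be at least about $N/(2T\ln N)$.

Here is what is lost and what is gained. The loss is the factor $2T\ln N$. The gain is that a vertex may lie in many sets. For polynomials of degree at most $3$ over $\mathbb F_q$, with $V_{(a,b)}=\{f:f(a)=b\}$, we have $T=3$, but every $f$ lies in exactly $q$ of the sets (one for each $a$), so $\sum|V_i|=qv$. The loss is about $6\ln q^3=18\ln q$, which is smaller than $q$ by any factor we like once $q$ is large. Moreover $l=q^2$ and $v=q^4$, so $\binom l2<\frac12v$, and the right side of (1) is less than $\frac32v$. This is why degree $3$ is used: $v$ must be comparable with $l^2$ or the term $\binom l2$ dominates. With degree at most $2$ and all $q^2$ points one has only $\sum|V_i|=q^4$,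 and dividing by $3$ or more already puts this at or below $\frac12(q^4-q^2)=\binom l2$.

## 6. Sharing each pair at random among the sets that contain it

**Lemma 6.** Let $X$ be a set of $v$ elements and let $V_1,\dots,V_l\subseteq X$ with $|V_i|=N$ for all $i$. Suppose each pair of distinct elements of $X$ lies in at most $T$ of the $V_i$, where $T\ge2$. If $R\ge2$ and
$$l\binom NR\Big(1-\frac1T\Big)^{\binom R2}<1, \tag{4}$$
then $K_v$ (on $X$) has a decomposition $G_1,\dots,G_l$ with $\chi(G_i)\ge N/(R-1)$ for all $i$.

**Proof.** 

**Step 1: define the random decomposition.** For a pair $e$ let $I(e)=\{i:e\subseteq V_i\}$, so $|I(e)|\le T$. Independently for each pair $e$, choose a label uniformly from $I(e)$ if $I(e)\ne\emptyset$, and give $e$ the label $1$ otherwise. Let $G_i$ consist of the pairs labeled $i$. Every pair has exactly one label, so this is a decomposition. In the example of Section 1, a fair coin decides whether $\{x^2,x\}$ goes to the factor of $(0,0)$ or to that of $(1,1)$.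

**Step 2: bound the probability that a given set is independent.** Fix $i$ and an $R$-subset $W$ of $V_i$. Each pair $e\subseteq W$ has $i\in I(e)$, so it fails to get the label $i$ with probability $1-1/|I(e)|\le1-1/T$. These events are independent over the $\binom R2$ pairs in $W$. So $W$ is independent in $G_i$ with probability at most $(1-1/T)^{\binom R2}$.

**Step 3: sum over all $i$ and $W$ and read off the chromatic numbers.** There are $l\binom NR$ choices of $(i,W)$. By (4) and the union bound, with positive probability no $V_i$ contains an $R$-set that is independent in $G_i$. Fix such an outcome. Every color class of a proper coloring of $G_i$ meets $V_i$ in at most $R-1$ vertices, so $\chi(G_i)\ge N/(R-1)$. $\square$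

For large parameters the following form is convenient.

**Corollary 7.** In the setting of Lemma 6 (with no assumption on $R$), if $N\ge\max(l,8)$ and $r=\lceil2T\ln N\rceil$, there is a decomposition with $\chi(G_i)\ge N/r$ for all $i$.

**Proof.** We check (4) for $R=r+1$. Here $\binom R2=Rr/2$ and $1-\frac1T\le e^{-1/T}$, so
$$l\binom NR\Big(1-\frac1T\Big)^{Rr/2}\le\frac l{R!}\,N^R e^{-Rr/(2T)}=\frac l{R!}\big(Ne^{-r/(2T)}\big)^R\le\frac l{R!},$$
the last step because $r\ge2T\ln N$. It remains to see that $R!>l$. Since $T\ge2$, we have $R>2T\ln N\ge4\ln N\ge4\ln8>8.3>e^2$. Hence $R!\ge(R/e)^R>e^R>N^4\ge l$. So (4) holds, and Lemma 6 gives $\chi(G_i)\ge N/(R-1)=N/r$. $\square$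

## 7. Cubic polynomials over $\mathbb F_{81}$

**Proof of Theorem 1(a).**

**Step 1: set up the family.** Let $q=81$ and $F=\mathbb F_{81}$. Let $X$ be the set of polynomials of degree at most $3$ over $F$, so $v=|X|=q^4=3^{16}$. The index set is $F\times F$, so $l=q^2=3^8=6561$. Put $V_{(a,b)}=\{f\in X:f(a)=b\}$. The three nonconstant coefficients can be chosen freely and then determine the constant term, so $|V_{(a,b)}|=N=q^3=3^{12}=531441$. Two distinct $f,g\in X$ both lie in $V_{(a,b)}$ exactly when $f(a)=g(a)=b$. So the number of sets that contain both is the number of roots of $f-g$ in $F$, which is at most $3$. Lemma 6 applies with $T=3$ for any $R$ satisfying (4).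

**Step 2: find out which $R$ we need.** We compute
$$\frac1l\Big(v+\binom l2\Big)=3^8+\frac{3^8-1}2=6561+3280=9841 .$$
So we want $N/(R-1)>9841$, and since $54\cdot9841=531414<N<55\cdot9841$, this means $R\le55$. Corollary 7 is too coarse: it gives $r=\lceil6\ln3^{12}\rceil=80$ and only $N/80<6644$. We use Lemma 6 directly, keeping the factor $1/R!$ and the exact base $1-\frac13=\frac23$.

**Step 3: verify (4) for $R=54$.** Here $\binom R2=1431$. With $\binom NR\le(eN/R)^R$,
$$\ln\Big[l\tbinom N{54}\big(\tfrac23\big)^{1431}\Big]\le8\ln3+54\,(1+12\ln3-\ln54)-1431\ln1.5 .$$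
Now $8\ln3<8.79$, then $1+12\ln3-\ln54<1+13.1834-3.9889=10.1945$ with $54\cdot10.1945<550.51$, and $\ln1.5>0.4054$ with $1431\cdot0.4054>580.12$. So the right side is less than $8.79+550.51-580.12<0$, and (4) holds.

**Step 4: conclude.** Lemma 6 gives a decomposition with $\chi(G_i)\ge531441/53>10027$ (since $53\cdot10027=531431$), that is, $\chi(G_i)\ge10028$ for all $i$. Hence
$$\sum\chi(G_i)\ge6561\cdot10028>6561\cdot9841=v+\binom l2,\qquad \prod\chi(G_i)\ge10028^{\,l}>9841^{\,l}=\Big(\frac{v+\binom l2}l\Big)^l .$$
Both (1) and (2) fail. $\square$

## 8. Carrying a violation to larger $v$ and $l$, and from sums to products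

Lemma 5 carries violations of (1) upward. A violation of (1) does not by itself violate (2), because the chromatic numbers may be unequal and then their product is small compared with their sum. The remedy is to use Lemma 5(i) to equalize them.

**Lemma 8.** If (1) fails for $(l,v_0)$, then (2) fails for $(l,v)$ for all sufficiently large $v$.

**Proof.**

**Step 1: equalize.** Take a decomposition of $K_{v_0}$ with chromatic numbers $\chi_i$ and $\sum\chi_i\ge v_0+\binom l2+1$. Let $v=v_0+t$ with $t\ge l\max_i\chi_i$, and put $S=\sum\chi_i+t$ and $a=S/l$. Then $\lfloor a\rfloor\ge\max_i\chi_i$, because $a\ge t/l$. So $S$ can be written as a sum of $l$ integers $c_i\in\{\lfloor a\rfloor,\lceil a\rceil\}$ with $c_i\ge\chi_i$, and Lemma 5(i) with $t_i=c_i-\chi_i$ gives a decomposition of $K_v$ with chromatic numbers $c_i$. Moreover $S\ge v+\binom l2+1$.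

**Step 2: bound the product from below.** Write $c_i=a+\delta_i$, so $\sum\delta_i=0$ and $|\delta_i|<1$. We use $\ln(1+x)\ge x-x^2$ for $|x|\le\frac12$: the difference $\ln(1+x)-x+x^2$ vanishes at $0$ and has derivative $\frac{x(1+2x)}{1+x}$, which is $\le0$ on $[-\frac12,0]$ and $\ge0$ on $[0,\frac12]$. For $a\ge2$ we have $|\delta_i/a|\le\frac12$, so
$$\ln\prod c_i=l\ln a+\sum\ln\Big(1+\frac{\delta_i}a\Big)\ge l\ln a+\frac1a\sum\delta_i-\frac1{a^2}\sum\delta_i^2\ge l\ln a-\frac l{a^2}.$$

**Step 3: bound the right side of (2) from above.** We have
$$\ln\Big(\frac{S-1}l\Big)^l=l\ln a+l\ln\Big(1-\frac1{la}\Big)\le l\ln a-\frac1a .$$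

**Step 4: compare.** As $t$ grows, so does $a$. Once $a>\max(l,2)$ we have $\frac1a>\frac l{a^2}$, hence
$$\prod c_i>\Big(\frac{S-1}l\Big)^l\ge\Big(\frac{v+\binom l2}l\Big)^l ,$$
so (2) fails for $(l,v)$. This holds for all sufficiently large $t$. $\square$

**Proof of Theorem 2.**

**Step 1: monotonicity.** Suppose (1) fails for $(l,v)$, say $\sum\chi(G_i)=v+x$ with $x>\binom l2$. Lemma 5(i) with $t=1$ raises sum and order by $1$, so (1) fails for $(l,v+1)$. Lemma 5(ii) gives a decomposition of $K_{v+l}$ into $l+1$ factors with excess $x+l>\binom l2+l=\binom{l+1}2$, so (1) fails for $(l+1,v+l)$.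

**Step 2: equivalence of (1) and (2) for fixed $l$.** If (1) holds for all $v$, so does (2), by AM–GM. If (1) fails for some $v$, then (2) fails for some $v$, by Lemma 8.

**Step 3: the threshold $L_0$.** Let $L_0$ be the least $l$ for which (1) fails for some $v$. By Theorem 1(a), $L_0$ exists and $L_0\le6561$. The case $l=1$ is trivial and $l=2,3$ are known, so $L_0\ge4$. For $l<L_0$, (1) holds for all $v$, and so does (2). For $l\ge L_0$, repeated use of the passage from $(l,v)$ to $(l+1,v+l)$ shows that (1) fails for some $v$. By Step 1 the set of failing $v$ is upward closed, so it is $\{v:v\ge v_0(l)\}$ for some finite $v_0(l)$. Lemma 8 shows that (2) fails for all large $v$. $\square$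

**Proof of Theorem 1(b).** If $l\ge6561$, then $l\ge L_0$, and by Theorem 2 both (1) and (2) fail for all large $v$. $\square$

## 9. Cubics with few leading coefficients: failure from $85\,l^{3/2}\ln l$ on

All cubics over $\mathbb F_q$ give order $q^4$, which is $l^2$ when $l=q^2$. To come down to order about $l^{3/2}\ln l$, we restrict the leading coefficient to a set of size $h$ of order $\ln q$. Then $v=hq^3$ and $N=hq^2$, and $h$ is chosen just large enough to cancel the logarithmic loss, so that $\chi(G_i)\ge q^2$. Since $l<q^2$, this beats $\frac{l-1}2$ with about $\frac12q^2$ to spare, and the spare room must cover $v/l$.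

**Proof of Theorem 3, negative part.** Let $l\ge1100^2=1.21\cdot10^6$.

**Step 1: choose $q$ and $h$.** Let $m=\lfloor\sqrt l\rfloor\ge1100$. By Bertrand's postulate there is a prime $q$ with $m<q<2m$. Then $\sqrt l<q<2\sqrt l$ and $q>1100$. Put $h=\lceil19\ln q\rceil$. We claim that $8h<q$. The function $q-152\ln q-8$ is increasing for $q>152$ and positive at $q=1100$, because $\ln1100<7.004$ and $152\cdot7.004+8<1073$. Hence $q>152\ln q+8=8(19\ln q+1)>8h$. In particular $h\le q$.

**Step 2: set up the family.** Choose $E\subseteq\mathbb F_q$ with $|E|=h$ and $I\subseteq\mathbb F_q^2$ with $|I|=l$, which is possible since $l<q^2$. Let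
$$X=\{ex^3+\alpha x^2+\beta x+\gamma:\ e\in E,\ \alpha,\beta,\gamma\in\mathbb F_q\},\qquad n=|X|=hq^3,$$
and $V_{(a,b)}=\{f\in X:f(a)=b\}$ for $(a,b)\in I$. Since $\gamma$ is determined by $e,\alpha,\beta$, we have $N=|V_{(a,b)}|=hq^2\ge q^2>l$. The difference of two distinct elements of $X$ is a nonzero polynomial of degree at most $3$, so each pair lies in at most $T=3$ of these sets.

**Step 3: bound the chromatic numbers.** Since $N\ge\max(l,8)$, Corollary 7 gives a decomposition of $K_n$ into $l$ factors with $\chi(G_i)\ge N/r$, where, using $h\le q$,
$$r=\lceil6\ln(hq^2)\rceil\le18\ln q+1\le19\ln q .$$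
Thus $\chi(G_i)\ge\frac{hq^2}{19\ln q}\ge q^2$ for all $i$.

**Step 4: compare with the right side of (1) at order $n$.** Since $q<2\sqrt l$, we have $l>q^2/4$, so $n/l<4hq<q^2/2$ by $8h<q$. Since $l+1\le q^2$, we have $\frac{l-1}2+1\le\frac{q^2}2$. Adding,
$$q^2-1>\frac nl+\frac{l-1}2. \tag{5}$$

**Step 5: pass to all $v\ge n$.** Let $v=n+t$ with $t\ge0$. Use Lemma 5(i) with all $t_i\ge\lfloor t/l\rfloor$. By (5), every factor then has chromatic number at least
$$q^2+\Big\lfloor\frac tl\Big\rfloor>q^2-1+\frac tl>\frac{n+t}l+\frac{l-1}2=\frac1l\Big(v+\binom l2\Big).$$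
Adding, respectively multiplying, over the $l$ factors shows that (1) and (2) both fail for every $v\ge n$.

**Step 6: bound $n$.** Since $q<2\sqrt l$ and $h<19\ln q+1$,
$$n=hq^3<8l^{3/2}\big(19\ln(2\sqrt l)+1\big)\le8l^{3/2}(9.5\ln l+14.2),$$
because $19\ln2+1<14.2$. Now $\ln l\ge\ln(1.21\cdot10^6)>14$, so $14.2\le1.02\ln l$, and $n\le8\cdot10.52\,l^{3/2}\ln l\le85\,l^{3/2}\ln l$. $\square$

So for large $l$, (1) and (2) hold for $v\le(\frac12+o(1))l^{3/2}$ and fail for all $v\ge85\,l^{3/2}\ln l$.

## 10. Random codes: decompositions with $\sum\chi\ge2v$

For Theorem 4 we want $\sum\chi\ge2v$ with as few factors as possible compared with $\ln v$. Suppose each vertex lies in exactly $s$ of the sets, so that $\sum|V_i|=sv$. By Corollary 7, $\sum\chi\ge sv/r$ with $r=\lceil2T\ln N\rceil$. If $\ln N\le T/3$, then $r\le T^2$, and $s=2T^2$ suffices. So we need sets of size about $e^{T/3}$, with each vertex in $2T^2$ of them and pair multiplicity at most $T$. Instead of polynomials we use random words, viewed as functions on $s$ coordinates. If we put $u^p$ into $V_{(j,b)}$ when $u^p_j=b$, the sizes of the sets would depend on the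 random choice. We therefore use all shifts of each word by constants, which makes every set have exactly the same size. The price is that agreements must be controlled for all shifts.

**Proof of Theorem 4, first claim.** Let $T\ge45$ be an integer, and put $s=2T^2$, $B=15T$, $M=\lfloor e^{T/3}\rfloor$.

**Step 1: numerical preliminaries.** We need $B\le e^{T/3}$ and $M\ge30T^3$. At $T=45$ we have $e^{15}>3.26\cdot10^6>2733750=30\cdot45^3$. Since $e^{T/3}/T^3$ is increasing for $T>9$, we get $e^{T/3}\ge30T^3$ for all $T\ge45$, and since $30T^3$ is an integer, $M\ge30T^3$. Also $B=15T\le30T^3\le e^{T/3}$.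

**Step 2: find the words.** Choose $u^1,\dots,u^M\in\mathbb Z_B^{\,s}$ independently and uniformly. Fix $p<p'$ and $\delta\in\mathbb Z_B$. The differences $u^p_j-u^{p'}_j$ are independent over $j$ and uniform on $\mathbb Z_B$. So the probability that at least $T+1$ indices $j$ satisfy $u^p_j-u^{p'}_j=\delta$ is, by the union bound over sets of $T+1$ indices, at most
$$\binom s{T+1}B^{-(T+1)}\le\Big(\frac{es}{B(T+1)}\Big)^{T+1}=\Big(\frac{2e}{15}\cdot\frac T{T+1}\Big)^{T+1}<\Big(\frac{2e}{15}\Big)^{T+1}<e^{-(T+1)},$$
where the last step is $2e^2<15$. The number of triples $(p,p',\delta)$ is at most $\frac12M^2B\le\frac12e^{2T/3}e^{T/3}=\frac12e^T$. So the probability that some triple is bad is less than $\frac12e^{-1}<1$, and some choice has, for all $p<p'$ and all $\delta$, at most $T$ indices $j$ with $u^p_j-u^{p'}_j=\delta$. Replacing $\delta$ by $-\delta$, the same holds for $p>p'$. Fix such a choice.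

**Step 3: set up the family.** Let $X=\{1,\dots,M\}\times\mathbb Z_B$, so $v=|X|=BM=15TM$. For $1\le j\le s$ and $b\in\mathbb Z_B$ let
$$V_{(j,b)}=\{(p,c)\in X:\ u^p_j+c=b\}.$$
There are $l'=sB=30T^3$ such sets. Each has size exactly $M$, since for every $p$ there is exactly one $c$. Distinct $(p,c)$ and $(p',c')$ lie together in some $V_{(j,b)}$, for a given $j$, exactly when $u^p_j+c=u^{p'}_j+c'$, and then for exactly one $b$. So they lie together in as many sets as there are $j$ with $u^p_j-u^{p'}_j=c'-c$. If $p=p'$, then $c'-c\ne0$ and this number is $0$; if $p\ne p'$, it is at most $T$.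

**Step 4: apply Corollary 7.** By Step 1, $N=M\ge\max(l',8)$. Since $\ln M\le T/3$, we have $r=\lceil2T\ln M\rceil\le\lceil2T^2/3\rceil\le T^2$. So there is a decomposition of $K_v$ into $30T^3$ factors with
$$\sum\chi(G_i)\ge30T^3\cdot\frac M{T^2}=30TM=2v .$$
If $l>30T^3$, add $l-30T^3$ edgeless factors; the sum does not decrease. $\square$

**Proof of Theorem 4, consequence.** Let $l\ge2733750=30\cdot45^3$.

**Step 1: choose $T$.** Put $T=\lfloor(l/30)^{1/3}\rfloor$. Then $T\ge45$ and $l\ge30T^3$. With $M=\lfloor e^{T/3}\rfloor$ and $v_*=15TM$, the first claim gives a decomposition of $K_{v_*}$ into $l$ factors with $\sum\chi-v_*\ge v_*$.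

**Step 2: bound $v_*$ from below, to measure the excess.** Since $e^{T/3}\ge2$, we have $M\ge\frac12e^{T/3}$. Therefore
$$v_*\ge\frac{15T}2e^{T/3}\ge e^{(T+1)/3}\ge e^{(l/30)^{1/3}/3}\ge e^{l^{1/3}/10}.$$
The second inequality holds because $\frac{15T}2\ge e^{1/3}$, the third because $T+1\ge(l/30)^{1/3}$, and the last because $3\cdot30^{1/3}<10$, that is, $27\cdot30=810<1000$.

**Step 3: bound $v_*$ from above, to see where it lies.** Since $15T\le e^{T/3}$, we have $v_*\le e^{2T/3}$. Since $T\le(l/30)^{1/3}$ and $\frac23\cdot30^{-1/3}<\frac14$ (cubing, this says $\frac{8}{27\cdot 30}<\frac1{64}$, that is, $512<810$), we get $v_*\le e^{l^{1/3}/4}$.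

**Step 4: pass to all larger orders.** By Lemma 5(i), adding $v-v_*$ vertices raises both $\sum\chi$ and the order by $v-v_*$, so the excess $\sum\chi-v$ is preserved for every $v\ge v_*$. In particular, for every $v\ge e^{l^{1/3}/4}$ some decomposition of $K_v$ into $l$ factors has $\sum\chi(G_i)\ge v+e^{l^{1/3}/10}$. $\square$
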